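# A superatomic Boolean algebra with cardinal sequence $\langle\aleph_\omega\rangle_{\aleph_\omega}{}^\frown\langle\aleph_\omega^+\rangle_{\aleph_\omega^+}$, in ZFC

## 1. The theorem and the measurable cardinal

**Theorem 1 (ZFC).** There is a superatomic Boolean algebra $B$ with cardinal sequence $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\aleph_\omega^+\rangle$, where $\kappa_\alpha=\aleph_\omega$ for $\alpha<\aleph_\omega$ and $\kappa_\alpha=\aleph_\omega^+$ for $\aleph_\omega\le\alpha<\aleph_\omega^+$.

Let us unpack this. A Boolean algebra is *atomic* if every nonzero element has an atom below it.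

**Definition (superatomic).** A Boolean algebra $B$ is *superatomic* (an sBA) if every homomorphic image of $B$ is atomic.

**Definition (the ideals $J_\alpha$, height, cardinal sequence).** For an sBA $B$ let $J_0=\{0\}$; let $J_{\alpha+1}$ be the ideal generated by $J_\alpha$ together with all $b\in B$ such that $b/J_\alpha$ is an atom of $B/J_\alpha$; and let $J_\delta=\bigcup_{\alpha<\delta}J_\alpha$ for limit $\delta$. The *height* $\mathrm{ht}(B)$ is the least $\delta$ such that $B/J_\delta$ is finite, and
$$\mathrm{CS}(B)=\langle|\mathrm{At}(B/J_\alpha)|:\alpha<\mathrm{ht}(B)\rangle .$$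

So we kill all atoms, look at the quotient, kill its atoms, and so on, counting atoms at each step. If $J_\alpha\ne B$, then $B/J_\alpha$ is atomic and nontrivial, so it has an atom and $J_{\alpha+1}\neq J_\alpha$. Hence the process reaches a finite quotient and the height is well defined.

Some small examples. The algebra $\mathcal P(\omega)$ is atomic but not superatomic, because its quotient by the ideal of finite sets is nontrivial and has no atoms. Let $B$ be the algebra of finite and cofinite subsets of $\omega$. Its atoms are the singletons, $J_1$ is the ideal of finite sets, $B/J_1$ has two elements, so $\mathrm{ht}(B)=1$ and $\mathrm{CS}(B)=\langle\omega\rangle$.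

Theorem 1 asks for an algebra that is thin for a long time and then gets wider: $\aleph_\omega$ atoms at each of the first $\aleph_\omega$ steps, then $\aleph_\omega^+$ atoms at each of $\aleph_\omega^+$ further steps. The problem it answers comes from a printed mathematics book, which has the following statements.

*Theorem 5.1 of that book.* If it is consistent that there is a measurable cardinal, then it is consistent that there is an sBA with the cardinal sequence of Theorem 1.

*Problem 5.2 of that book.* Is the consistency of the existence of a measurable cardinal necessary in the statement of Theorem 5.1?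

In plain words: does the consistency of the existence of such an algebra already give the consistency of a measurable cardinal? By Theorem 1 the answer is no.

**Corollary 2.** Let $T$ be ZFC + "there is a measurable cardinal". The theory ZFC + "there is an sBA as in Theorem 1" has the same theorems as ZFC. Unless ZFC proves its own inconsistency, ZFC does not prove that the consistency of this theory implies $\mathrm{Con}(T)$. So the hypothesis in Theorem 5.1 is not necessary, and the existence of $B$ has no large-cardinal strength.

**Proof from Theorem 1.** The first claim is Theorem 1. So the implication in question is $\mathrm{Con}(\mathrm{ZFC})\to\mathrm{Con}(T)$. Suppose ZFC proves it. If $\kappa$ is measurable, then $\kappa$ is inaccessible and $V_\kappa\models\mathrm{ZFC}$, so $T\vdash\mathrm{Con}(\mathrm{ZFC})$. Hence $T\vdash\mathrm{Con}(T)$, and by Gödel's second incompleteness theorem $T$ is inconsistent. An inconsistency of $T$ is a finite proof, which ZFC can verify, so $\mathrm{ZFC}\vdash\neg\mathrm{Con}(T)$. With the implication we assumed, $\mathrm{ZFC}\vdash\neg\mathrm{Con}(\mathrm{ZFC})$. $\square$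

Sections 2–7 prove Theorem 1. Sections 8–12 state and prove a stronger result, Theorem 8, which treats every singular $\lambda$ of cofinality $\omega$ and many more sequences.

## 2. From algebras to scattered spaces

We will never build an algebra directly. We build a topological space and let Stone duality do the rest.

**Definition (scattered spaces).** A space is *scattered* if each of its nonempty subspaces has an isolated point. *LCS* means locally compact scattered Hausdorff. Put $X^{(0)}=X$, let $X^{(\alpha+1)}$ be $X^{(\alpha)}$ without its isolated points, and take intersections at limits. These sets are closed and decreasing. Let $I_\alpha(X)$, the *$\alpha$-th level*, be the set of isolated points of $X^{(\alpha)}$, and write $\mathrm{rk}(x)=\alpha$ if $x\in I_\alpha(X)$. The height $\mathrm{ht}(X)$ is the least $\alpha$ with $X^{(\alpha)}=\emptyset$.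

In a scattered space every point has a rank, because a nonempty $X^{(\alpha)}$ always loses a point. The isolated points are dense: a nonempty open set, as a subspace, has an isolated point, and this point is isolated in the whole space. Induction gives $U^{(\alpha)}=U\cap X^{(\alpha)}$ for open $U$, so ranks computed in an open subspace agree with ranks in $X$. A disjoint sum of LCS spaces is LCS, and its levels are the unions of the levels of the summands.

An LCS space has a base of compact open sets. Indeed, a connected set with at least two points would have an isolated point, which would be a proper nonempty clopen subset of it; so scattered Hausdorff spaces are totally disconnected. A compact totally disconnected Hausdorff space has a base of clopen sets. If $K$ is a compact neighbourhood of $x$ and $U\ni x$ is open, choose a clopen subset of $K$ that contains $x$ and lies in $U\cap\mathrm{int}\,K$; it is compact, and open in $X$.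

Two rules for ranks will be used all the time.

(1) If $U$ is an open neighbourhood of $x$ and all points of $U\setminus\{x\}$ have rank $<\rho$, then $\mathrm{rk}(x)\le\rho$. For $U\cap X^{(\rho)}\subseteq\{x\}$, so $x$ is outside $X^{(\rho)}$ or isolated in it.

(2) If every neighbourhood of $x$ contains a point other than $x$ of rank $\ge\rho$, then $\mathrm{rk}(x)\ge\rho+1$. For $x$ is in the closure of $X^{(\rho)}\setminus\{x\}$; as $X^{(\rho)}$ is closed, $x\in X^{(\rho)}$, and $x$ is not isolated there.

**Lemma 3.** (i) If $S$ is compact scattered Hausdorff and $B=\mathrm{Clop}(S)$, then $B$ is an sBA, $J_\alpha=\{b:b\cap S^{(\alpha)}=\emptyset\}$, $B/J_\alpha\cong\mathrm{Clop}(S^{(\alpha)})$ and $|\mathrm{At}(B/J_\alpha)|=|I_\alpha(S)|$. Every sBA has this form, with $S$ its Stone space.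

(ii) If $X$ is an LCS space of height $\delta>0$ all of whose levels $I_\alpha(X)$, $\alpha<\delta$, are infinite, then some sBA $B$ has $\mathrm{CS}(B)=\langle|I_\alpha(X)|:\alpha<\delta\rangle$.

**Proof of (i).** By Stone duality the homomorphic images of $\mathrm{Clop}(S)$ are, up to isomorphism, the algebras $\mathrm{Clop}(F)$ with $F\subseteq S$ closed, via restriction $b\mapsto b\cap F$. This map is onto, because disjoint closed sets in a compact zero-dimensional space are separated by a clopen set. The atoms of $\mathrm{Clop}(F)$ are the sets $\{x\}$ with $x$ isolated in $F$, since a clopen set with two points can be split. Each closed $F$ is scattered, so its isolated points are dense, so $\mathrm{Clop}(F)$ is atomic. Thus $B$ is an sBA.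

Let $K_\alpha=\{b:b\cap S^{(\alpha)}=\emptyset\}$, the kernel of the restriction $B\to\mathrm{Clop}(S^{(\alpha)})$. We show $J_\alpha=K_\alpha$ by induction; the other claims of the first sentence follow. For $\alpha=0$ both are $\{0\}$. Suppose $J_\alpha=K_\alpha$. Then $b/J_\alpha$ is an atom iff $b\cap S^{(\alpha)}$ is a singleton $\{x\}$ with $x\in I_\alpha(S)$. So for $b\in J_{\alpha+1}$ the set $b\cap S^{(\alpha)}$ is a finite set of isolated points of $S^{(\alpha)}$. Conversely, if $b\cap S^{(\alpha)}=\{x_1,\dots,x_k\}\subseteq I_\alpha(S)$, pick clopen $b_m$ with $b_m\cap S^{(\alpha)}=\{x_m\}$; then $b\setminus\bigcup_mb_m\in J_\alpha$, so $b\in J_{\alpha+1}$. Finally, $b\cap S^{(\alpha)}$ is a finite set of isolated points of $S^{(\alpha)}$ iff $b\cap S^{(\alpha+1)}=\emptyset$: if the latter holds, then $b\cap S^{(\alpha)}$ is compact and discrete, hence finite. So $J_{\alpha+1}=K_{\alpha+1}$. At a limit $\alpha$, if $b\cap\bigcap_{\beta<\alpha}S^{(\beta)}=\emptyset$, then by compactness $b\cap S^{(\beta)}=\emptyset$ for some $\beta<\alpha$. So $K_\alpha=\bigcup_{\beta<\alpha}K_\beta=J_\alpha$.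

For the last sentence, let $B$ be an sBA with Stone space $S$. If $F\subseteq S$ is closed and nonempty, then $\mathrm{Clop}(F)$ is a nontrivial homomorphic image of $B$, so it has an atom, and $F$ has an isolated point. An arbitrary nonempty $A\subseteq S$ then has one too: an isolated point of $\overline A$ belongs to $A$. So $S$ is scattered.

**Proof of (ii).** *No $X^{(\alpha)}$ with $\alpha<\delta$ is compact.* Suppose $K=X^{(\alpha)}$ is compact; it is nonempty. The least $\beta$ with $K^{(\beta)}=\emptyset$ is not $0$, and by compactness not a limit. So $\beta=\rho+1$, and $K^{(\rho)}=I_\rho(K)$ is nonempty, compact and discrete, hence finite. But $K^{(\rho)}=X^{(\alpha+\rho)}=I_{\alpha+\rho}(X)$, so a level of $X$ is finite and nonempty, a contradiction.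

In particular $X$ is not compact. Let $S=X\cup\{\infty\}$ be its one-point compactification. By induction $S^{(\alpha)}=X^{(\alpha)}\cup\{\infty\}$ for $\alpha\le\delta$. Limits are clear. If it holds for $\alpha<\delta$, the isolated points of $S^{(\alpha)}$ that lie in the open set $X$ are those of $X^{(\alpha)}$, and $\infty$ is not isolated in $S^{(\alpha)}$, since otherwise $X^{(\alpha)}$ would be closed in $S$ and so compact. Hence $I_\alpha(S)=I_\alpha(X)$ for $\alpha<\delta$, and $S^{(\delta)}=\{\infty\}$. So $S$ is scattered, and (i) applies to $B=\mathrm{Clop}(S)$: for $\alpha<\delta$ the algebra $B/J_\alpha$ has infinitely many atoms, and $B/J_\delta$ has two elements. So $\mathrm{ht}(B)=\delta$. $\square$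

Note the shift between the two heights: for $S=\omega+1$ the topological height is $2$, but $\mathrm{Clop}(S)$ is the finite–cofinite algebra, of height $1$. Part (ii) hides this by starting from a non-compact $X$ (here $X=\omega$).

**Ordinal spaces.** Our raw material is an ordinal $\theta$ with its order topology. The sets $[0,\eta]$, $\eta<\theta$, are compact and open. We claim:

(3) for $\beta\ge1$, $\theta^{(\beta)}$ is the set of nonzero $\eta<\theta$ divisible by $\omega^\beta$. So the rank of $\eta>0$ is the last exponent of its Cantor normal form, and $0$ has rank $0$.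

For $\beta=1$: the non-isolated points are the limit ordinals $>0$, that is, the nonzero multiples of $\omega$. Successor step: the nonzero multiples of $\omega^\beta$ are the $\omega^\beta\zeta$, $\zeta\ge1$. If $\zeta=\zeta'+1$, the open set $(\omega^\beta\zeta',\omega^\beta\zeta]$ isolates $\omega^\beta\zeta$ among them. If $\zeta>0$ is a limit, then $\omega^\beta\zeta=\sup_{1\le\zeta'<\zeta}\omega^\beta\zeta'$ is a limit of them. And $\zeta>0$ is a limit iff $\zeta=\omega\zeta''$ with $\zeta''\ge1$, which gives the nonzero multiples of $\omega^{\beta+1}$. Limit step: a nonzero ordinal is divisible by $\omega^\gamma$ iff its last exponent is $\ge\gamma$, and the last exponent is $\ge\gamma$ for all $\gamma<\beta$ iff it is $\ge\beta$. In particular ordinal spaces are LCS.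

For example, in the space $\omega^2$ the level $0$ consists of $0$ and the successors, the level $1$ of the ordinals $\omega m$ with $m\geq 1$, and there is nothing more. So Lemma 3(ii) gives an sBA with cardinal sequence $\langle\omega,\omega\rangle$.

## 3. Constant sequences, and the sequence $\langle\lambda,\lambda^+\rangle$

From now on $\lambda>\omega$ is a cardinal with $\mathrm{cf}(\lambda)=\omega$, and $\langle\lambda_n:n<\omega\rangle$ is a strictly increasing sequence of uncountable regular cardinals with supremum $\lambda$. For $\lambda=\aleph_\omega$ take $\lambda_n=\omega_{n+1}$.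

**A constant sequence.** Let $1\le\delta<\lambda^+$. The disjoint sum of $\lambda$ copies of the ordinal space $\omega^\delta$ has height $\delta$ by (3) (the point $\omega^\beta$ has rank $\beta$ for each $\beta<\delta$), and since $|\omega^\delta|\le\lambda$, all its levels have size $\lambda$. So $\langle\lambda\rangle_\delta$, the constant sequence of length $\delta$ with value $\lambda$, is a cardinal sequence.

**Widening once.** To get $\lambda^+$ points above $\lambda$ points we need $\lambda^+$ different ways of going to infinity in a set of size $\lambda$. For functions $f,g$ from $\omega$ to the ordinals, let $f<^*g$ mean that $f(n)<g(n)$ for all but finitely many $n$. This relation is transitive. For example, every constant function with value in $\omega$ is $<^*$ the identity function on $\omega$, although no constant function with positive value is below it everywhere.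

**Lemma 4.** There is a $<^*$-increasing sequence $\langle f_\xi:\xi<\lambda^+\rangle$ in $\prod_n\lambda_n$.

**Proof.** It is enough to find a $<^*$-upper bound in $\prod_n\lambda_n$ for each $\mathcal F\subseteq\prod_n\lambda_n$ with $|\mathcal F|\le\lambda$; then choose $f_\xi$ by recursion as an upper bound of $\{f_\eta:\eta<\xi\}$. Write $\mathcal F=\bigcup_n\mathcal F_n$, increasing, with $|\mathcal F_n|<\lambda_n$: enumerate $\mathcal F$ along $\lambda$ with repetitions (if it is nonempty), let $\mathcal F_0=\emptyset$, and let $\mathcal F_{n+1}$ consist of the first $\lambda_n$ terms. Put $g(n)=\sup\{f(n)+1:f\in\mathcal F_n\}$. As $\lambda_n$ is regular, $g(n)<\lambda_n$. If $f\in\mathcal F_k$, then $f(n)<g(n)$ for all $n\ge k$. $\square$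

Now let $W=\{(n,\nu):n<\omega,\nu<\lambda_n\}$ be discrete, add points $p_\xi$ for $\xi<\lambda^+$, and let the sets $\{p_\xi\}\cup\{(n,f_\xi(n)):n\ge m\}$, $m<\omega$, be a neighbourhood base at $p_\xi$. For $\xi\ne\zeta$ the functions $f_\xi,f_\zeta$ agree at only finitely many $n$, so the space is Hausdorff. The basic sets are convergent sequences with their limits, so they are compact and open. Level $0$ is $W$, of size $\lambda$, and level $1$ has size $\lambda^+$. By Lemma 3(ii), $\langle\lambda,\lambda^+\rangle$ is a cardinal sequence.

## 4. Two ways to fail at height $\lambda^+$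

**Disjoint sums of short spaces.** The constant sequence was obtained from a disjoint sum. So one might build, for each $\beta<\lambda^+$, a space of height $\beta+1$ with levels of size $\lambda$ below $\lambda$ and $\lambda^+$ points at level $\beta$, and then add them up. To reach height $\lambda^+$ with summands of height $<\lambda^+$ one needs $\lambda^+$ summands, because $\lambda^+$ is regular. But every nonempty summand has an isolated point, so the sum has at least $\lambda^+$ points at level $0$, where only $\lambda$ are allowed. Sums are fine for up to $\lambda$ summands (we will use this in Section 11), and useless beyond. The $\lambda^+$ upper levels must share one base of size $\lambda$.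

**An ordinal on top, with nested traces.** The simplest space with $\lambda^+$ levels, all of size $\lambda^+$, is the ordinal space $\lambda^+$. So let us try to put a copy $\{p_\xi:\xi<\lambda^+\}$ of it on top of a space $W$ of size $\lambda$ in which the ranks run through $\lambda$. The initial segment $\{p_\eta:\eta\le\xi\}$ should be the upper part of a compact open set $V_\xi$. Let $C_\xi=V_\xi\cap W$. Since the upper parts are nested, one would like $C_\xi\subseteq C_\zeta$ for $\xi<\zeta$. This cannot work. The set $V_{\xi+1}\setminus V_\xi$ is a neighbourhood of $p_{\xi+1}$, and $p_{\xi+1}$ must be a limit of points of $W$; so there is $w_\xi\in C_{\xi+1}\setminus C_\xi$. If $\xi<\zeta$, then $w_\xi\in C_{\xi+1}\subseteq C_\zeta$ but $w_\zeta\notin C_\zeta$, so $w_\xi\ne w_\zeta$. This gives $\lambda^+$ points in $W$, which has only $\lambda$.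

The second failure tells us what to relax. The topology does not need $C_\xi\subseteq C_\zeta$; it is enough that $C_\xi\setminus C_\zeta$ is *compact*, since a compact part of $W$ can be removed from a neighbourhood of a point above $W$. Inclusion modulo compact sets allows chains of length $\lambda^+$: in a disjoint sum $W=\bigsqcup_nT_n$, let $C_\xi$ be the part of each $T_n$ below a height $f_\xi(n)$, where the $f_\xi$ are $<^*$-increasing. Then $C_\xi\setminus C_\zeta$ lives in finitely many $T_n$. In each of these it must be compact, so the $T_n$ should be spaces in which bounded intervals are compact, that is, ordinal spaces. Each step from $f_\zeta(n)$ to $f_\xi(n)$ should also contain a point of high rank. Section 5 makes the "modulo compact" topology precise, and Section 6 chooses the $T_n$.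

## 5. Adding a well-founded layer above an LCS space

**Lemma 5 (extension lemma).** Let $W$ be an LCS space and $(P,\le)$ a well-founded poset disjoint from $W$. Let ${\downarrow}p=\{r\in P:r\le p\}$, and for $p\in P$ let $C_p\subseteq W$ be clopen in $W$. Assume:

(4) for all $p,q\in P$ there is a finite $F\subseteq P$ such that ${\downarrow}p\cap{\downarrow}q=\bigcup_{r\in F}{\downarrow}r$ and $(C_p\cap C_q)\,\triangle\,\bigcup_{r\in F}C_r$ is compact.

Put $X=W\cup P$, $V_p=C_p\cup{\downarrow}p$, and
$$N(p,F,G)=V_p\setminus\Bigl(\bigcup_{q\in F}V_q\cup G\Bigr)\qquad\text{for finite }F\subseteq{\downarrow}p\setminus\{p\}\text{ and compact open }G\subseteq W.$$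
Call $U\subseteq X$ open iff $U\cap W$ is open in $W$ and each $p\in U\cap P$ has some $N(p,F,G)\subseteq U$. Then $X$ is an LCS space, $W$ is an open subspace carrying its original topology, the $V_p$ are compact open, and the sets $N(p,F,G)$ are clopen and form a neighbourhood base at $p$.

As an example, take $P=\{p_\xi:\xi<\lambda^+\}$ with no two distinct elements comparable, $W$ discrete as in Section 3 and $C_{p_\xi}=\{(n,f_\xi(n)):n<\omega\}$. For $\xi\ne\zeta$ condition (4) holds with $F=\emptyset$, since $C_{p_\xi}\cap C_{p_\zeta}$ is finite, and the lemma gives the space of Section 3.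

**Proof.**

**Step 1: a topology.** We check that the definition gives a topology in which $W$ keeps its own. We have $p\in N(p,F,G)$, because $q<p$ implies $p\notin V_q$. Unions of open sets are open, $X=W\cup P$ is open since $N(p,\emptyset,\emptyset)\subseteq X$, and finite intersections are open because $N(p,F,G)\cap N(p,F',G')=N(p,F\cup F',G\cup G')$. A subset of $W$ is open in $X$ iff it is open in $W$, and $U\cap W$ is open in $W$ for $U$ open in $X$. So $W$ is open with its original topology.

**Step 2: $V_q$ is open.** This step uses (4) for comparable pairs. $V_q\cap W=C_q$ is open in $W$. Let $r\le q$ and take $F$ from (4) for $r,q$. Then ${\downarrow}r={\downarrow}r\cap{\downarrow}q=\bigcup_{t\in F}{\downarrow}t$. So $r\le t$ for some $t\in F$, while $t\in{\downarrow}r$; hence $t=r$ and $r\in F$. A point of $C_r\setminus C_q$ is therefore in $\bigcup_{t\in F}C_t$ and not in $C_r\cap C_q$. So $G=C_r\setminus C_q$ is a clopen subset of a compact set, and thus compact open. And $N(r,\emptyset,G)={\downarrow}r\cup(C_r\cap C_q)\subseteq V_q$.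

**Step 3: $X\setminus V_q$ is open.** This step uses (4) for $r\not\le q$. $W\setminus C_q$ is open in $W$. Let $r\in P$, $r\not\le q$, and take $F$ from (4) for $r,q$. Every $t\in F$ satisfies $t\le r$ and $t\le q$, so $t\ne r$ and $t<r$. Put $G=(C_r\cap C_q)\triangle\bigcup_{t\in F}C_t$, which is compact and clopen in $W$. Then $N(r,F,G)\cap V_q=\emptyset$: in $P$ we have removed $\bigcup_{t\in F}{\downarrow}t={\downarrow}r\cap{\downarrow}q$; and a point of $C_r\cap C_q$ lies either in $\bigcup_{t\in F}C_t$ or in $G$, so it has been removed too.

**Step 4: the sets $N(p,F,G)$ are clopen and form a neighbourhood base.** A compact open $G\subseteq W$ is open in $X$. It is closed in $X$, because $W\setminus G$ is open in $W$ and $N(p,\emptyset,G)\cap G=\emptyset$ for each $p\in P$. With Steps 2 and 3, $N(p,F,G)$ is a finite Boolean combination of clopen sets. It contains $p$, and every open set containing $p$ contains such a set by definition.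

**Step 5: Hausdorff.** For $p\ne q$ in $P$, one of $p\not\le q$, $q\not\le p$ holds; say $p\not\le q$. Then $V_q$ and $X\setminus V_q$ separate $q$ and $p$. For $w\in W$ and $p\in P$ take a compact open $G\subseteq W$ with $w\in G$, and $X\setminus G$. Two points of $W$ are separated in the open subspace $W$.

**Step 6: $V_p$ is compact.** We use well-founded induction on $p$. Given a cover of $V_p$ by open sets, one member contains $p$, hence contains some $N(p,F,G)$. The rest, $V_p\setminus N(p,F,G)$, is a closed subset of $X$ contained in $\bigcup_{q\in F}V_q\cup G$, which is compact by the induction hypothesis. So finitely many members cover the rest. With Step 2, and since $W$ is open and locally compact, $X$ is locally compact.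

**Step 7: scattered.** Let $\emptyset\ne S\subseteq X$. If $S\cap W\ne\emptyset$, an isolated point of $S\cap W$ is isolated in $S$, as $W$ is open. Otherwise $S\subseteq P$ has a minimal element $p$, and $V_p\cap S=\{p\}$. $\square$

## 6. An ordinal space on top of $\lambda$ points

**Proposition 6.** Let $0<\delta<\lambda^+$ with $\mathrm{cf}(\delta)=\omega$ and $\varepsilon+\lambda\le\delta$ for every $\varepsilon<\delta$. Let $\langle f_\xi:\xi<\theta\rangle$ be $<^*$-increasing in $\prod_n\lambda_n$. Then there is an LCS space $X$ with $|I_\beta(X)|=\lambda$ for all $\beta<\delta$ and $X^{(\delta)}$ homeomorphic to the ordinal space $\theta$.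

The condition on $\delta$ is the price for compact intervals. We will use blocks $T_n$ which are ordinals made of $\lambda_n$ consecutive copies of $\omega^{\delta_n}$. The endpoints $\omega^{\delta_n}\nu$ have rank at least $\delta_n$, as we want, but endpoints that are limits of endpoints have larger ranks, up to but not including $\delta_n+\lambda_n$. These must stay below $\delta$.

**Proof.**

**Step 1: the base $W$.** We build $\lambda$ points whose levels are right below $\delta$. Replacing $f_\xi$ by $f_\xi+1$, we may assume $f_\xi(n)>0$ always. Fix $\delta_n<\delta$ strictly increasing with supremum $\delta$. Let $T_n$ be the ordinal space $\omega^{\delta_n}\cdot\lambda_n$ and $W=\bigsqcup_nT_n$. As $\lambda_n\le\omega^{\lambda_n}$, we have $\omega^{\delta_n}\lambda_n\le\omega^{\delta_n+\lambda_n}$. So by (3) all ranks in $T_n$ are $<\delta_n+\lambda_n\le\delta_n+\lambda\le\delta$. Since $\delta_n<\lambda^+$, we have $|T_n|\le\lambda$ and $|W|\le\lambda$. Let $\beta<\delta$. For each $n$ with $\beta<\delta_n$, the points $\omega^{\delta_n}\xi+\omega^\beta$, $\xi<\lambda_n$, of $T_n$ have last exponent $\beta$, that is,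 rank $\beta$. So $|I_\beta(W)|\ge\lambda_n$ for almost all $n$, and $|I_\beta(W)|=\lambda$.

**Step 2: the layer $P$.** We verify (4), which is where "modulo finite" becomes "modulo compact". Let $P=\{p_\xi:\xi<\theta\}$, ordered as $\theta$, and $C_{p_\xi}=\bigsqcup_n[0,\omega^{\delta_n}f_\xi(n)]$. This is clopen in $W$. Let $\xi<\zeta$ and $F=\{p_\xi\}$. Then ${\downarrow}p_\xi\cap{\downarrow}p_\zeta={\downarrow}p_\xi$ and $(C_{p_\xi}\cap C_{p_\zeta})\triangle C_{p_\xi}=C_{p_\xi}\setminus C_{p_\zeta}$. This is the union of the intervals $(\omega^{\delta_n}f_\zeta(n),\omega^{\delta_n}f_\xi(n)]\subseteq T_n$ over the finitely many $n$ with $f_\zeta(n)<f_\xi(n)$, hence compact. For $\xi=\zeta$ use $F=\{p_\xi\}$, with symmetric difference $\emptyset$. Let $X$ be the space given by Lemma 5.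

**Step 3: each $p_\xi$ has rank at least $\delta$.** We look into an arbitrary neighbourhood $N(p_\xi,F,G)$. The compact set $G$ meets only finitely many $T_n$. For each of the finitely many $p_\zeta\in F$ we have $\zeta<\xi$, so $f_\zeta(n)<f_\xi(n)$ for almost all $n$. Hence for almost all $n$ the point $\omega^{\delta_n}f_\xi(n)$ of $T_n$ is in $N(p_\xi,F,G)$. It is a nonzero multiple of $\omega^{\delta_n}$, so its rank is $\ge\delta_n$. As $\delta_n$ increases, rule (2) gives $\mathrm{rk}(p_\xi)\ge\delta_m+1$ for every $m$, so $\mathrm{rk}(p_\xi)\ge\delta$.

**Step 4: the top is $\theta$.** $W$ is open and all its points have rank $<\delta$, so $X^{(\delta)}=P$ and $I_\beta(X)=I_\beta(W)$ for $\beta<\delta$. Also $N(p_\xi,F,G)\cap P=\{p_\eta:\eta\le\xi,\ \eta>\zeta\text{ for all }p_\zeta\in F\}$. These are exactly the intervals $(\zeta,\xi]$, $\zeta<\xi$, and $[0,\xi]$, which form a neighbourhood base at $\xi$ in the order topology. So $P$ is homeomorphic to the ordinal space $\theta$. $\square$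

## 7. Proof of Theorem 1

Take $\lambda=\aleph_\omega$, $\lambda_n=\omega_{n+1}$ and $\delta=\lambda=\omega_\omega$. Then $\mathrm{cf}(\delta)=\omega$, and $\varepsilon+\lambda=\lambda$ for $\varepsilon<\lambda$. Take $\theta=\lambda^+$ and the sequence of Lemma 4, and let $X$ be the space of Proposition 6.

For $\beta<\lambda$ we have $|I_\beta(X)|=\aleph_\omega$. For $\beta<\lambda^+$ we have $|I_{\lambda+\beta}(X)|=|I_\beta(\lambda^+)|=\lambda^+$, because the ordinals $\omega^\beta(\xi+1)=\omega^\beta\xi+\omega^\beta$, $\xi<\lambda^+$, lie below $\lambda^+$ and have rank $\beta$. Every $\eta<\lambda^+$ has rank $\le\eta<\lambda^+$. So $\mathrm{ht}(X)=\lambda+\lambda^+=\lambda^+$. Every $\alpha$ with $\lambda\le\alpha<\lambda^+$ has the form $\lambda+\beta$ with $\beta<\lambda^+$, so all levels are infinite and have the sizes required by Theorem 1. Lemma 3(ii) gives the algebra $B$. This proves Theorem 1, and with it Corollary 2. $\blacksquare$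

## 8. Which sequences of $\lambda$ and $\lambda^+$ occur

For $s:\alpha\to\{\lambda,\lambda^+\}$ put $E^\lambda_s=\{\beta<\alpha:s(\beta)=\lambda\}$.

**Definition ($>\omega$-closed).** The sequence $s:\alpha\to\{\lambda,\lambda^+\}$ is *$>\omega$-closed* if $s(\gamma)=\lambda$ whenever $\gamma<\alpha$, $\mathrm{cf}(\gamma)>\omega$ and $E^\lambda_s\cap\gamma$ is cofinal in $\gamma$.

For example, $\langle\lambda\rangle_\omega{}^\frown\langle\lambda^+\rangle_1$ is $>\omega$-closed, as no ordinal $\gamma\le\omega$ has uncountable cofinality. But $\langle\lambda\rangle_{\omega_1}{}^\frown\langle\lambda^+\rangle_1$ is not: look at $\gamma=\omega_1$.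

**Theorem 8.** Let $\lambda>\omega$ be a cardinal with $\mathrm{cf}(\lambda)=\omega$.

(a) (ZFC) If $1\le\alpha<\lambda^{++}$, $s:\alpha\to\{\lambda,\lambda^+\}$, $s(0)=\lambda$, $E^\lambda_s\subseteq\zeta$ for some $\zeta<\lambda^+$, and $s$ is $>\omega$-closed, then $s=\mathrm{CS}(B)$ for some sBA $B$.

(b) Suppose $\lambda$ is strong limit and $2^\lambda=\lambda^+$. If $s=\mathrm{CS}(B)$, $s(0)=\lambda=\min s$ and $\{\beta:s(\beta)=\lambda\}\subseteq\zeta$ for some $\zeta<\lambda^+$, then $\mathrm{ht}(B)<\lambda^{++}$, $s$ takes values in $\{\lambda,\lambda^+\}$, and $s$ is $>\omega$-closed.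

So for $\lambda$ as in (b) (for instance, for every such $\lambda$ under GCH, where a singular cardinal is strong limit) the two parts classify exactly the cardinal sequences $s$ with $s(0)=\lambda=\min s$ in which the value $\lambda$ occurs only boundedly below $\lambda^+$. Nothing is claimed about sequences in which the value $\lambda$ occurs cofinally in $\lambda^+$ or beyond.

**Corollary 9.** Let $1\le\delta<\lambda^+$ and $\alpha\ge1$. The sequence $\langle\lambda\rangle_\delta{}^\frown\langle\lambda^+\rangle_\alpha$ is a cardinal sequence, in ZFC, if $\alpha<\lambda^{++}$ and $\delta$ is a successor or $\mathrm{cf}(\delta)=\omega$. If $\lambda$ is strong limit and $2^\lambda=\lambda^+$, these conditions are also necessary.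

**Proof from Theorem 8.** Here $E^\lambda_s=\delta$, and the length $\delta+\alpha$ is below $\lambda^{++}$ iff $\alpha$ is. If $\mathrm{cf}(\gamma)>\omega$ and $\delta\cap\gamma$ is cofinal in $\gamma$, then $\gamma\le\delta$. For $\gamma<\delta$ we have $s(\gamma)=\lambda$, while $s(\delta)=\lambda^+$. So $s$ is $>\omega$-closed iff $\delta$ does not have uncountable cofinality, that is, iff $\delta$ is a successor or $\mathrm{cf}(\delta)=\omega$. Apply (a) and (b). $\square$

For (a), Proposition 6 handles the levels from $\zeta$ on, once we have $<^*$-increasing sequences of every length below $\lambda^{++}$ (Section 9). It does not handle a value $\lambda^+$ at a low level such as $\beta=1$, since its $\delta$ is at least $\lambda$. For those levels we need one further construction (Section 10). Only at most $\lambda$ of them have to be served, so here disjoint sums will do.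

## 9. Longer $<^*$-increasing sequences

**Lemma 10.** For every $\theta<\lambda^{++}$ there is a $<^*$-increasing sequence of length $\theta$ in $\prod_n\lambda_n$.

**Proof.** Induction on $\theta$. For $\theta\le\lambda^+$ use an initial segment of the sequence of Lemma 4. Let $\lambda^+<\theta<\lambda^{++}$.

**Step 1: cut $\theta$ into at most $\lambda^+$ shorter pieces.** We write $\theta=\sum_{i<\nu}\theta_i$ with $\nu\le\lambda^+$ and all $\theta_i<\theta$. If $\theta=\theta'+1$, take $\nu=2$, $\theta_0=\theta'$, $\theta_1=1$. If $\theta$ is a limit, take a continuous increasing cofinal sequence $\langle\alpha_i:i<\nu\rangle$ in $\theta$ with $\alpha_0=0$ and $\nu=\mathrm{cf}(\theta)\le\lambda^+$. The intervals $[\alpha_i,\alpha_{i+1})$ partition $\theta$; let $\theta_i$ be their order types, which are $\le\alpha_{i+1}<\theta$.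

**Step 2: put the pieces one above the other.** Let $\langle g^i_\xi:\xi<\theta_i\rangle$ be $<^*$-increasing in $\prod_n\lambda_n$ (induction hypothesis), and let $\langle f_i:i<\nu\rangle$ be an initial segment of the sequence of Lemma 4. Put
$$h_{i,\xi}(n)=\lambda_n\cdot f_i(n)+g^i_\xi(n).$$
Then $h_{i,\xi}(n)<\lambda_n(f_i(n)+1)\le\lambda_n\cdot\lambda_n<\lambda_{n+1}$, the last because the ordinal $\lambda_n\cdot\lambda_n$ has cardinality $\lambda_n$. If $\xi<\xi'$, then $h_{i,\xi}<^*h_{i,\xi'}$. If $i<j$, then for almost all $n$
$$h_{i,\xi}(n)<\lambda_n(f_i(n)+1)\le\lambda_nf_j(n)\le h_{j,\xi'}(n).$$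
So, ordered lexicographically by $(i,\xi)$, these functions are $<^*$-increasing of length $\theta$.

**Step 3: shift back into the product.** The values $h_{i,\xi}(n)$ are below $\lambda_{n+1}$, perhaps not below $\lambda_n$. Let $h'_{i,\xi}(0)=0$ and $h'_{i,\xi}(n+1)=h_{i,\xi}(n)$. These functions are in $\prod_n\lambda_n$ and are still $<^*$-increasing. $\square$

**Corollary 11.** If $\delta$ is as in Proposition 6 and $1\le\alpha<\lambda^{++}$, there is an LCS space of height $\delta+\alpha$ whose levels have size $\lambda$ below $\delta$ and size $\lambda^+$ on $[\delta,\delta+\alpha)$.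

**Proof.** Let $\theta=\omega^\alpha\cdot\lambda^+$. Since $|\alpha|\le\lambda^+$, we have $|\theta|=\lambda^+$, so $\theta<\lambda^{++}$. Let $X$ come from Proposition 6, with a sequence of length $\theta$ from Lemma 10. For $\beta<\alpha$ the points $\omega^\alpha\xi+\omega^\beta$, $\xi<\lambda^+$, of $\theta$ have rank $\beta$, so $|I_{\delta+\beta}(X)|=|I_\beta(\theta)|=\lambda^+$. The open subspace $X\setminus X^{(\delta+\alpha)}$ has the same ranks and height exactly $\delta+\alpha$. $\square$

## 10. Many points at one low level

**Lemma 12.** Let $1\le\varepsilon\le\beta<\lambda^+$ with $\varepsilon$ a successor or $\mathrm{cf}(\varepsilon)=\omega$. There is an LCS space $Y$ of size $\lambda^+$ and height $\beta+1$ with $|I_\gamma(Y)|\le\lambda$ for $\gamma<\varepsilon$ and $|I_\beta(Y)|=\lambda^+$.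

Levels between $\varepsilon$ and $\beta$ may be large; only the levels below $\varepsilon$ must be small. Write $\beta=\varepsilon+i$. Fix a nondecreasing sequence $\langle\varepsilon_n\rangle$ of ordinals with $\sup_n(\varepsilon_n+1)=\varepsilon$: the constant sequence with value $\varepsilon'$ if $\varepsilon=\varepsilon'+1$, and a strictly increasing cofinal sequence if $\mathrm{cf}(\varepsilon)=\omega$.

*The case $i=0$ by hand.* Modify the space of Section 3: replace each isolated point $(n,\nu)$ by a compact block $Q_{n,\nu}$, a copy of $\omega^{\varepsilon_n}+1$, and let $p_\xi$ be the limit of the blocks $Q_{n,f_\xi(n)}$. Blocks have ranks $\le\varepsilon_n<\varepsilon$, and $p_\xi$ gets rank $\sup_n(\varepsilon_n+1)=\varepsilon$.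

*The case $i=1$.* We want points $(\xi,\emptyset)$ of rank $\varepsilon+1$, each a limit of points $(\xi,k)$, $k<\omega$, of rank $\varepsilon$. The traces of the $(\xi,k)$ for a fixed $\xi$ must be disjoint modulo compact sets, so a block $Q_{n,f_\xi(n)}$ must contain disjoint compact open parts, one for each $k$. But the block is compact, so infinitely many nonempty disjoint open parts cannot fill it: it needs an additional point where they accumulate. So for $n\ge1$ let the block be the one-point compactification of a disjoint sum of copies $E_k$, $k<\omega$, of $\omega^{\varepsilon_n}+1$. Thus the block imitates the configuration above it.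

*General $i$.* Above the blocks we want, for each $\xi$, a tree of points, and each block should imitate this tree. If it imitates the whole tree, the ranks come out wrong. Suppose $\varepsilon=\varepsilon'+1$, all $\varepsilon_n=\varepsilon'$, and the block contains, below a point of rank $\varepsilon+j$ with $j\ge\omega$, a copy of the whole tree. The root of that copy has rank $\varepsilon'+j$ at least, and $\varepsilon'+j=\varepsilon'+1+j=\varepsilon+j$ because $1+j=j$. These roots converge to the point above, which then has rank at least $\varepsilon+j+1$. So we let the $n$-th block imitate the tree only down to depth $n$. It then adds to $\varepsilon_n$ only a finite amount, and as $n$ grows each finite part of the tree is seen by almost all blocks.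

**Proof of Lemma 12.**

**Step 1: the index tree.** Let $\Theta$ be the set of finite sequences $s=\langle(i_1,k_1),\dots,(i_m,k_m)\rangle$ with $i>i_1>\dots>i_m$ and $k_1,\dots,k_m<\omega$. Put $|s|=m$, $\ell(s)=i_m$, and $\ell(\emptyset)=i$. (For $i=2$ the elements are $\emptyset$, $\langle(0,k)\rangle$, $\langle(1,k)\rangle$ and $\langle(1,k),(0,l)\rangle$.) As $|i|\le\lambda$, $|\Theta|\le\lambda$. There is no infinite chain of proper extensions in $\Theta$, since it would give an infinite decreasing sequence of ordinals. Two elements of $\Theta$ are *comparable* if one extends the other; incomparable ones have no common extension.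

**Step 2: the blocks.** For each $n$ we build a compact space $Q_n$ with compact open parts $Q_n[s]$, for $|s|\le n$, that are arranged like the tree. For $|s|\le n$ call $s$ *terminal* (for $n$) if $|s|=n$ or $\ell(s)=0$. A terminal $s$ has no proper extension of length $\le n$ in $\Theta$. Let $W_n=\bigsqcup\{E_s:s\text{ terminal}\}$, with $E_s$ a copy of the compact ordinal space $\omega^{\varepsilon_n}+1$. Let $P_n$ be the set of nonterminal $s$ with $|s|<n$, ordered by $t\le s$ iff $t\supseteq s$, and let $C_s=\bigsqcup\{E_t:t\supseteq s\text{ terminal}\}$, clopen in $W_n$. $P_n$ is well-founded. Condition (4) holds: if $t\supseteq s$, then ${\downarrow}t\cap{\downarrow}s={\downarrow}t$ and $C_t\subseteq C_s$, so take $F=\{t\}$, with symmetric difference $\emptyset$; if $s,t$ are incomparable, then ${\downarrow}s\cap{\downarrow}t=\emptyset=C_s\cap C_t$, so take $F=\emptyset$. Let $Q_n$ be the space from Lemma 5. Put $Q_n[s]=V_s$ for nonterminal $s$ and $Q_n[s]=E_s$ for terminal $s$. Then: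

- every $Q_n[s]$ is compact open, and $Q_n[\emptyset]=Q_n$ (if $\emptyset$ is terminal, then $W_n=E_\emptyset$ and $P_n=\emptyset$);
- $Q_n[t]\subseteq Q_n[s]$ if $t\supseteq s$, and $Q_n[s]\cap Q_n[t]=\emptyset$ if $s,t$ are incomparable;
- $|Q_n|\le\lambda$, as $|\Theta|\le\lambda$ and $\varepsilon_n<\lambda^+$.

**Step 3: ranks in the blocks.** We show

(5) all points of $Q_n[s]$ have rank $\le\varepsilon_n+\min(\ell(s),n-|s|)$ in $Q_n$.

Induction on $n-|s|$. If $s$ is terminal, the minimum is $0$ and the ranks in $\omega^{\varepsilon_n}+1$ are $\le\varepsilon_n$ by (3). Let $s$ be nonterminal. Every point of $V_s$ other than $s$ lies in some $E_t$ with $t\supsetneq s$ terminal, or is some $t\in P_n$ with $t\supsetneq s$. So $V_s\setminus\{s\}$ is the union of the open sets $Q_n[s^\frown(j,k)]$, $j<\ell(s)$, $k<\omega$. By the induction hypothesis the ranks there are at most $\varepsilon_n+\min(j,n-|s|-1)$. This is $<\varepsilon_n+\min(\ell(s),n-|s|)$, since $j<\ell(s)$ and $n-|s|-1<n-|s|$. By rule (1), $\mathrm{rk}(s)\le\varepsilon_n+\min(\ell(s),n-|s|)$.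

**Step 4: gluing.** We put $\lambda^+$ copies of the whole tree above $\lambda$ blocks. Let $\langle f_\xi:\xi<\lambda^+\rangle$ be as in Lemma 4; distinct $f_\xi$ agree at only finitely many $n$. Let $W=\bigsqcup_{n<\omega,\nu<\lambda_n}Q_{n,\nu}$ with $Q_{n,\nu}$ a copy of $Q_n$; so $|W|\le\lambda$. Let $P=\lambda^+\times\Theta$ with $(\xi,t)\le(\xi',s)$ iff $\xi=\xi'$ and $t\supseteq s$. This is well-founded by Step 1. Let
$$C_{(\xi,s)}=\bigsqcup_{n\ge|s|}Q_{n,f_\xi(n)}[s],$$
which is clopen in $W$. We check (4). For $(\xi,t)$, $(\xi,s)$ with $t\supseteq s$: the intersection of the down-sets is ${\downarrow}(\xi,t)$ and $C_{(\xi,t)}\subseteq C_{(\xi,s)}$, so $F=\{(\xi,t)\}$ works. For $s,t$ incomparable and the same $\xi$: the down-sets are disjoint and so are the traces, and $F=\emptyset$ works. For $\xi\ne\xi'$: the down-sets are disjoint, and $C_{(\xi,s)}\cap C_{(\xi',s')}$ is a clopen subset of the union of the finitely many compact blocks $Q_{n,f_\xi(n)}$ with $f_\xi(n)=f_{\xi'}(n)$. So it is compact, and $F=\emptyset$ works. Let $Y=W\cup P$ be given by Lemma 5. Blocks are open in $Y$, so (5) gives ranks in $Y$.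

**Step 5: ranks above the blocks.** We show

(6) $\mathrm{rk}(\xi,s)=\varepsilon+\ell(s)$.

Induction on $j=\ell(s)$. Put $p=(\xi,s)$.

*Upper bound.* The points of $V_p\setminus\{p\}$ in $P$ are the $(\xi,t)$ with $t\supsetneq s$, of rank $\varepsilon+\ell(t)<\varepsilon+j$ by induction hypothesis. By (5), a point of $V_p\cap W$ has rank at most $\varepsilon_n+\min(j,n-|s|)$ for some $n$. Now $\min(j,n-|s|)<1+j$: for finite $j$ because $j<1+j$, for infinite $j$ because the minimum is finite. So this rank is $<\varepsilon_n+1+j\le\varepsilon+j$. By rule (1), $\mathrm{rk}(p)\le\varepsilon+j$.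

*Lower bound for $j=0$.* Nothing in $P$ lies below $p$, so the basic neighbourhoods are $V_p\setminus G$ with $G\subseteq W$ compact. $G$ meets only finitely many blocks. So $V_p\setminus G$ contains $Q_{n,f_\xi(n)}[s]$ for almost all $n$. As $\ell(s)=0$, $s$ is terminal for $n$, so this is a copy of $\omega^{\varepsilon_n}+1$, and it contains a point of rank $\varepsilon_n$. Since $\langle\varepsilon_n\rangle$ is nondecreasing, rule (2) gives $\mathrm{rk}(p)\ge\varepsilon_m+1$ for every $m$. So $\mathrm{rk}(p)\ge\sup_m(\varepsilon_m+1)=\varepsilon$.

*Lower bound for $j>0$.* Let $j'<j$ and consider $N(p,F,G)$. The points $(\xi,s^\frown(j',k))$, $k<\omega$, lie in $V_p$ and have rank $\varepsilon+j'$ by induction hypothesis. If $q=(\xi,t)\in F$, then $t\supsetneq s$, so $(\xi,s^\frown(j',k))\in V_q$ only if $t=s^\frown(j',k)$. Thus $F$ removes only finitely many of these points, and $G\subseteq W$ removes none. By rule (2), $\mathrm{rk}(p)\ge\varepsilon+j'+1$. This holds for all $j'<j$, so $\mathrm{rk}(p)\ge\varepsilon+j$.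

**Step 6: the levels of $Y$.** We have $|Y|=\lambda^+$. By (6), the $\lambda^+$ points $(\xi,\emptyset)$ have rank $\varepsilon+i=\beta$, so $|I_\beta(Y)|=\lambda^+$, and all points of $P$ have rank in $[\varepsilon,\beta]$. By (5) for $s=\emptyset$, points of $W$ have rank at most $\varepsilon_n+\min(i,n)$ for some $n$. As in Step 5, this is $<\varepsilon_n+1+i\le\varepsilon+i=\beta$. So $\mathrm{ht}(Y)=\beta+1$. Points of rank $<\varepsilon$ lie in $W$, which has at most $\lambda$ points. $\square$

## 11. Proof of Theorem 8(a)

**Step 1: a convenient $\zeta$.** We want $\zeta$ to be usable as $\delta$ in Corollary 11. Enlarging $\zeta$, assume $\zeta=\lambda\cdot(\eta+1)$ with $\eta<\lambda^+$ (for the given $\zeta$ pass to $\lambda\cdot(\zeta+1)$). Then $\zeta=\lambda\eta+\lambda<\lambda^+$ and $\mathrm{cf}(\zeta)=\mathrm{cf}(\lambda)=\omega$. If $\varepsilon<\zeta$, then $\varepsilon\le\lambda\eta+\rho$ for some $\rho<\lambda$, so $\varepsilon+\lambda\le\lambda\eta+\rho+\lambda=\zeta$. Let $\zeta'=\min(\alpha,\zeta)\ge1$.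

**Step 2: the summands.** We collect at most $\lambda$ spaces, each responsible for some of the levels.

- $Y_0$ is the disjoint sum of $\lambda$ copies of the ordinal space $\omega^{\zeta'}$. As in Section 3, it has height $\zeta'$ and all its levels have size $\lambda$.
- For each $\beta<\zeta'$ with $s(\beta)=\lambda^+$, let $\varepsilon_\beta=\sup\{\gamma+1:\gamma<\beta,\ s(\gamma)=\lambda\}$, and let $Y_\beta$ be the space of Lemma 12 for $\varepsilon_\beta\le\beta$. Step 3 checks that the lemma applies.
- If $\alpha>\zeta$, let $Z$ be the space of Corollary 11 with $\delta=\zeta$ and height $\alpha$.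

No index clashes with $Y_0$, because $s(0)=\lambda$ makes $\beta\ge1$ in the second item.

**Step 3: Lemma 12 applies.** This is where $s$ being $>\omega$-closed is used. As $s(0)=\lambda$ and $\beta\ge1$, we have $1\le\varepsilon_\beta\le\beta<\lambda^+$. Suppose $\varepsilon_\beta$ is neither a successor nor of cofinality $\omega$. Then $\mathrm{cf}(\varepsilon_\beta)>\omega$, the supremum is not attained, and $E^\lambda_s\cap\varepsilon_\beta$ is cofinal in $\varepsilon_\beta$. Since $\varepsilon_\beta\le\beta<\alpha$, we get $s(\varepsilon_\beta)=\lambda$. If $\varepsilon_\beta=\beta$, this contradicts $s(\beta)=\lambda^+$. If $\varepsilon_\beta<\beta$, the definition of $\varepsilon_\beta$ gives $\varepsilon_\beta+1\le\varepsilon_\beta$, a contradiction.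

**Step 4: counting.** Let $X$ be the disjoint sum of all these spaces; there are at most $\lambda$ of them, as $|\zeta'|\le\lambda$. $X$ is LCS. The heights are $\zeta'$ for $Y_0$, $\beta+1\le\zeta'$ for $Y_\beta$, and $\alpha$ for $Z$. So $X$ has height $\alpha$: from $Y_0$ if $\alpha\le\zeta$, and from $Z$ if $\alpha>\zeta$.

Let $\gamma<\zeta'$. Then $Y_0$ gives $\lambda$ points at level $\gamma$. Suppose $s(\gamma)=\lambda$. For each index $\beta$ we have $\beta\ne\gamma$, since $s(\beta)=\lambda^+$. If $\beta<\gamma$, then $Y_\beta$ has height $\beta+1\le\gamma$ and contributes nothing. If $\beta>\gamma$, then $\gamma+1\le\varepsilon_\beta$, so $Y_\beta$ contributes at most $\lambda$ points. $Z$ contributes at most $\lambda$, as $\gamma<\zeta$. Altogether the level has size $\lambda$. Suppose $s(\gamma)=\lambda^+$. Then $Y_\gamma$ contributes $\lambda^+$ points, and all of the at most $\lambda$ contributions are $\le\lambda^+$. So the level has size $\lambda^+$.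

Let $\zeta\le\gamma<\alpha$. Then $s(\gamma)=\lambda^+$, as $E^\lambda_s\subseteq\zeta$. Only $Z$ contributes, namely $\lambda^+$ points.

So $|I_\gamma(X)|=s(\gamma)$ for all $\gamma<\alpha$, and Lemma 3(ii) gives $B$. $\blacksquare$

## 12. Why uncountable cofinality matters: proof of Theorem 8(b)

Now $\lambda$ is strong limit, $2^\lambda=\lambda^+$, and $s=\mathrm{CS}(B)$ is as in (b).

**Step 1: values and height.** $B$ is atomic with $s(0)=\lambda$ atoms. Sending $b$ to the set of atoms below it embeds $B$ in $\mathcal P(\lambda)$, so $|B|\le2^\lambda=\lambda^+$. Hence $s(\beta)\le|B|\le\lambda^+$ for all $\beta$, and with $\min s=\lambda$ the values are in $\{\lambda,\lambda^+\}$. The sequence $\langle J_\beta:\beta\le\mathrm{ht}(B)\rangle$ is strictly increasing, since $B/J_\beta$ has atoms for $\beta<\mathrm{ht}(B)$. Choosing an element of $J_{\beta+1}\setminus J_\beta$ for each $\beta<\mathrm{ht}(B)$, we get $|\mathrm{ht}(B)|\le|B|\le\lambda^+$. So $\mathrm{ht}(B)<\lambda^{++}$.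

It remains to show that $s$ is $>\omega$-closed. Let $\gamma<\mathrm{ht}(B)$, $\mu=\mathrm{cf}(\gamma)>\omega$, with $E^\lambda_s\cap\gamma$ cofinal in $\gamma$. The idea is to code each point at level $\gamma$ by a set of size $\mu$ of points of lower rank, inside a set of size less than $\lambda$; a strong limit $\lambda$ has room for at most $\lambda$ codes.

**Step 2: where the codes live.** Since $E^\lambda_s\subseteq\zeta$, we have $\gamma\le\zeta<\lambda^+$, so $\mu\le\lambda$; as $\mu$ is regular and $\lambda$ is singular, $\mu<\lambda$. Let $S$ be the Stone space of $B$. By Lemma 3(i), $S$ is compact scattered and $|I_\beta(S)|=s(\beta)$ for $\beta<\mathrm{ht}(B)$. Let $\langle\gamma_i:i<\mu\rangle$ be strictly increasing and cofinal in $\gamma$ with $s(\gamma_i)=\lambda$. Put $D=\bigcup_{i<\mu}I_{\gamma_i}(S)$. Then $|D|=\lambda$, and since $\mathrm{cf}(\lambda)=\omega$ we can write $D=\bigcup_nD_n$, increasing, with $|D_n|<\lambda$.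

**Step 3: the code of a point.** Let $x\in I_\gamma(S)$ and fix a clopen $U_x$ with $U_x\cap S^{(\gamma)}=\{x\}$. For each $i<\mu$ the set $U_x\cap S^{(\gamma_i)}$ contains $x$ and is open in the scattered space $S^{(\gamma_i)}$, whose isolated points are dense. So we may pick $y^x_i\in U_x\cap I_{\gamma_i}(S)$. These points are distinct for distinct $i$, having distinct ranks. As $\mu$ is regular and uncountable, and each $y^x_i$ lies in one of the countably many $D_n$, there is $n=n_x$ such that
$$A_x=\{y^x_i:i<\mu,\ y^x_i\in D_n\}$$
has size $\mu$. This is the place where $\mathrm{cf}(\gamma)>\omega$ is used: for $\mu=\omega$ the points could be spread over the $D_n$ with only finitely many in each.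

**Step 4: the code determines the point.** Let $V$ be an open neighbourhood of $x$. Then $U_x\setminus V$ is compact and disjoint from $S^{(\gamma)}=\bigcap_{i<\mu}S^{(\gamma_i)}$. These closed sets decrease, so $U_x\setminus V$ is disjoint from some $S^{(\gamma_i)}$. For $j\ge i$ we have $y^x_j\in U_x\cap S^{(\gamma_j)}\subseteq U_x\cap S^{(\gamma_i)}\subseteq V$. So $V$ contains all but fewer than $\mu$ points of $A_x$. If $A_x=A_{x'}$ with $x\ne x'$, take disjoint open neighbourhoods $V,V'$ of $x,x'$: each contains all but fewer than $\mu$ points of the same set of size $\mu$, so they meet, a contradiction. Hence $x\mapsto A_x$ is one-to-one on $I_\gamma(S)$.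

**Step 5: counting the codes.** Each $A_x$ is a subset of size $\mu$ of some $D_n$. So
$$|I_\gamma(S)|\le\sum_n|D_n|^\mu\le\sum_n2^{\max(|D_n|,\mu)}\le\lambda,$$
because $|D_n|^\mu\le2^{|D_n|\cdot\mu}\le2^{\max(|D_n|,\mu)}$ ($\mu$ is infinite), and $2^{\max(|D_n|,\mu)}<\lambda$ as $\lambda$ is strong limit. Therefore $s(\gamma)\le\lambda$, and since $\min s=\lambda$, $s(\gamma)=\lambda$. So $s$ is $>\omega$-closed. $\blacksquare$
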